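# An artinian ring in Morita duality with a ring that is not left artinian

## 1. Dualities given by a bimodule, and triangular rings

Rings are associative with identity and modules are unital. Endomorphisms of a left module are written and composed as right operators, endomorphisms of a right module as left operators. So for a bimodule ${}_RE_S$, sending $s$ to $x\mapsto xs$ is a ring homomorphism $S\to\mathrm{End}({}_RE)$, and sending $r$ to $x\mapsto rx$ is a ring homomorphism $R\to\mathrm{End}(E_S)$.

**Definition 1.1.** A module $E$ is a *cogenerator* if for every module $X$ on the same side and every $0\ne x\in X$ there is a homomorphism $f:X\to E$ with $f(x)\neq0$.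

An injective module $E$ that contains a copy of every simple module is a cogenerator. Indeed, for $0\neq x\in X$ the cyclic module generated by $x$ has a maximal submodule, hence a homomorphism to a simple module, and so to $E$, that does not kill $x$; extend it to $X$ by injectivity.

*Example.* Over $\mathbb Z$, the module $\mathbb Q/\mathbb Z$ is injective and contains every $\mathbb Z/p$, so it is a cogenerator. The module $\mathbb Q$ is injective but not a cogenerator, since $\mathrm{Hom}(\mathbb Z/p,\mathbb Q)=0$.

**Definition 1.2.** The ring $R$ has a *(Morita) duality induced by* ${}_RE_S$ if ${}_RE_S$ is *faithfully balanced*, that is, the natural maps $R\to\mathrm{End}(E_S)$ and $S\to\mathrm{End}({}_RE)$ are ring isomorphisms, and both ${}_RE$ and $E_S$ are injective cogenerators.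

*Example.* Let $R$ be a finite-dimensional algebra over a field $k$, let $S=R$, and let $E=\mathrm{Hom}_k(R,k)$ with $(rf)(x)=f(xr)$ and $(fr)(x)=f(rx)$. For a left $R$-module $X$, the map $\alpha\mapsto(x\mapsto\alpha(x)(1))$ is a natural bijection $\mathrm{Hom}_R(X,E)\to\mathrm{Hom}_k(X,k)$. The right-hand side is exact in $X$, so ${}_RE$ is injective; it is nonzero for simple $X$, so every simple module embeds in $E$ and ${}_RE$ is a cogenerator. For $X=E$ the bijection sends right multiplication by $r$ to $f\mapsto (fr)(1)=f(r)$, the evaluation at $r$. As $\dim_kR<\infty$, evaluation $R\to\mathrm{Hom}_k(E,k)$ is bijective, so $R\cong\mathrm{End}({}_RE)$. The other side is symmetric. So $E$ induces a duality.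

**Definition 1.3.** For a left $R$-module $X$ put $X^*=\mathrm{Hom}_R(X,E)$, a right $S$-module via $(fs)(x)=f(x)s$, and $X^{**}=\mathrm{Hom}_S(X^*,E)$. The module $X$ is *reflexive* if the evaluation $e_X:X\to X^{**}$, $e_X(x)(f)=f(x)$, is bijective. Reflexive right $S$-modules are defined in the same way.

In the situation of Definition 1.2, $\mathrm{Hom}_R(-,E)$ and $\mathrm{Hom}_S(-,E)$ give a duality between the reflexive left $R$-modules and the reflexive right $S$-modules. These classes contain all finitely generated and all finitely cogenerated modules, and the duality takes finitely generated left $R$-modules to finitely cogenerated right $S$-modules and finitely cogenerated left $R$-modules to finitely generated right $S$-modules.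

*Example.* For $R=S=E=k$ a field, the reflexive modules are the finite-dimensional vector spaces.

**Definition 1.4.** A ring is *left (right) artinian* if its left (right) ideals satisfy the descending chain condition. *Artinian* means both left and right artinian.

We use the classical facts that a left artinian ring $R$ is left noetherian, that its radical $J(R)$ is nilpotent, and that $R/J(R)$ is semisimple.

**Definition 1.5.** For skew fields $G,F$ and a $G$-$F$-bimodule $M$, the *triangular ring* is $\begin{pmatrix}G&M\\0&F\end{pmatrix}$ with matrix multiplication.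

Let $T$ be this ring and $J_0=\begin{pmatrix}0&M\\0&0\end{pmatrix}$. Then $J_0^2=0$ and $T/J_0=G\times F$, so $J(T)=J_0$ and there are two simple modules on each side, $G$ and $F$. As $J_0$ kills $J_0$ on both sides, the left submodules of $J_0$ are the left $G$-subspaces of $M$ and the right ones are the right $F$-subspaces. Hence
$$\text{left length of }T=2+\dim({}_GM),\qquad \text{right length of }T=2+\dim(M_F). \tag{1.1}$$
If $\dim({}_GM)=\infty$, the left ideals $\begin{pmatrix}0&M'\\0&0\end{pmatrix}$ with $M'\subset M$ a left $G$-subspace show that $T$ is neither left artinian nor left noetherian.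

*Example.* $\begin{pmatrix}\mathbb Q&\mathbb R\\0&\mathbb R\end{pmatrix}$ has right length $3$ and is not left artinian, because $\dim_{\mathbb Q}\mathbb R=\infty$. So being artinian on one side says nothing about the other side in general.

**Definition 1.6.** Let $F\subset G$ be skew fields. The *dual bimodule* is $H=\mathrm{Hom}_F({}_FG,{}_FF)$, a $G$-$F$-bimodule via $(gh)(x)=h(xg)$ and $(hf)(x)=h(x)f$.

Indeed $(g_1(g_2h))(x)=(g_2h)(xg_1)=h(xg_1g_2)=((g_1g_2)h)(x)$. If $\dim({}_FG)=n<\infty$, a dual basis shows $\dim(H_F)=n$. The left $G$-dimension of $H$ is a different matter, and these notes are about it.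

*Example.* For $\mathbb R\subset\mathbb C$, every $\mathbb R$-linear form on $\mathbb C$ is $x\mapsto\mathrm{Re}(xg)$ for a unique $g$. So $H=\mathbb C\cdot\mathrm{Re}$ and $\dim({}_{\mathbb C}H)=1$.

## 2. Skew polynomials, full matrices and universal localization

These notions are used from Section 5 on. Homomorphisms and derivations are applied entrywise to matrices.

**Definition 2.1.** Let $\sigma$ be an endomorphism of a ring $K$. A *$\sigma$-derivation* is an additive map $\delta:K\to K$ with
$$\delta(ab)=\sigma(a)\delta(b)+\delta(a)b, \tag{2.1}$$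
equivalently, $a\mapsto\begin{pmatrix}\sigma(a)&\delta(a)\\0&a\end{pmatrix}$ is a ring homomorphism. The *skew polynomial ring* $K[t;\sigma,\delta]$ consists of the polynomials $\sum a_it^i$ with $ta=\sigma(a)t+\delta(a)$.

Rule (2.1) gives $\delta(1)=0$ and also $\delta(MN)=\sigma(M)\delta(N)+\delta(M)N$ for matrices. If $K$ is a skew field, then $\sigma$ is injective. Dividing $f$ by $g$ with leading term $bt^m$, $\deg f=n\ge m$, one removes the leading coefficient of $f$ by subtracting $ct^{n-m}g$, where $c\,\sigma^{n-m}(b)$ is that coefficient. So $K[t;\sigma,\delta]$ is a left principal ideal domain, hence left Ore, and it has a skew field $K(t;\sigma,\delta)$ of left fractions $u^{-1}x$.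

*Example.* Let $\mathrm{char}\,k\neq2$, $K=k(x)$, $\sigma(x)=-x$, $\delta(a)=(a-\sigma(a))/(2x)$. Then $\sigma(a)\delta(b)+\delta(a)b=\frac{\sigma(a)b-\sigma(a)\sigma(b)+ab-\sigma(a)b}{2x}=\delta(ab)$, and $tx=-xt+1$. Here $\sigma\delta(a)=\frac{\sigma(a)-a}{-2x}=\delta(a)$ and $\delta\sigma(a)=\frac{\sigma(a)-a}{2x}=-\delta(a)$, so $\sigma\delta=-\delta\sigma$; moreover $t^2x=t(-xt+1)=-(-xt+1)t+t=xt^2$.

A remark used repeatedly. If $V\ne0$ is a finite-dimensional right $L$-subspace of a skew field $Q\supset L$, then
$$\{x\in Q: xV\subset V\}\ \text{ is a skew subfield of } Q. \tag{2.2}$$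
It is a subring; and for $x\neq0$, $xV$ has the same right $L$-dimension as $V$, so $xV\subset V$ forces $xV=V$ and $x^{-1}V=V$. The same holds with left and right exchanged.

**Definition 2.2.** An $n\times n$ matrix over a ring is *full* if it is not a product of an $n\times(n-1)$ and an $(n-1)\times n$ matrix. A ring homomorphism is *honest* if it maps full matrices to full matrices.

A $1\times1$ matrix is full iff it is nonzero, so honest maps are injective. If $f:A\to L$ is a homomorphism to a skew field and $f(P)$ is invertible, then $P$ is full, since a factorization of $P$ would give $f(P)$ rank at most $n-1$.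

*Example.* Over $k\langle a,b,c,d\rangle$ the matrix $\begin{pmatrix}a&b\\c&d\end{pmatrix}$ is full: send it to the identity matrix over $k$. Consider
$$k\langle a,b,c,d\rangle\to k\langle x,y,x',y'\rangle,\quad a\mapsto xx',\ b\mapsto xy',\ c\mapsto yx',\ d\mapsto yy'.$$
The four images are distinct words of length $2$, so distinct words in $a,b,c,d$ go to distinct words and the map is injective. But the image of the matrix is $\begin{pmatrix}x\\y\end{pmatrix}\begin{pmatrix}x'&y'\end{pmatrix}$, which is not full. So an injective homomorphism of free algebras need not be honest.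

Let $k$ be a commutative field. For a skew field $L$ that is a $k$-algebra, write $L_k\langle Z\rangle=L*_kk\langle Z\rangle$, the ring of polynomials in noncommuting variables $Z$ that commute with $k$ but not with $L$; in $k(x)_k\langle z\rangle$ we have $xz\neq zx$. The following facts are in P. M. Cohn's books *Skew Fields* (CUP 1995) and *Free Ideal Rings and Localization in General Rings* (CUP 2006).

* (C1) The rings $k\langle X\rangle$ and $L_k\langle Z\rangle$ are firs. For a fir (even a semifir) $A$, the universal localization $D(A)$ at all full matrices is a skew field containing $A$. Hence a homomorphism $A\to T$ to a ring that makes all full matrices invertible extends uniquely to $D(A)\to T$; $D(A)$ is generated by $A$ as a skew field; and every element of $D(A)$ has the form $xP^{-1}y$ with $P$ full, $x$ a row, $y$ a column over $A$.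
* (C2) Two skew fields with a common skew subfield embed, agreeing on that subfield, in some skew field.

*Example.* For $A=k[x]$ the full matrices are those with nonzero determinant, and $D(A)=k(x)$.

Consequences. Over these rings $A$, a matrix is full iff it is invertible over $D(A)$. An honest map $A\to A'$ extends to $D(A)\to D(A')$. Automorphisms are honest. For $X'\subset X$ the inclusion $k\langle X'\rangle\to k\langle X\rangle$ is honest: a factorization over $k\langle X\rangle$ is carried to one over $k\langle X'\rangle$ by the retraction killing $X\setminus X'$. So $D(k\langle X'\rangle)\subset D(k\langle X\rangle)$.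

**Lemma 2.3.** Let $A$ be as in (C1), $Q$ a skew field, and $\tau,\tau':A\to Q$ homomorphisms making all full matrices invertible. Let $\partial:A\to Q$ be additive with $\partial(ab)=\tau(a)\partial(b)+\partial(a)\tau'(b)$. Then $\partial$ extends uniquely to an additive map $D(A)\to Q$ obeying the same rule for the extended $\tau,\tau'$. In particular, if such a map on $D(A)$ vanishes on $A$, it is $0$.

*Proof.* The rule gives $\partial(1)=0$, so $a\mapsto\begin{pmatrix}\tau(a)&\partial(a)\\0&\tau'(a)\end{pmatrix}$ is a homomorphism from $A$ to the ring $T_2(Q)$ of upper triangular matrices. After reordering rows and columns, a full matrix $P$ goes to $\begin{pmatrix}\tau P&\partial P\\0&\tau'P\end{pmatrix}$, which is invertible with block triangular inverse, that is, invertible over $T_2(Q)$. By (C1) the homomorphism extends uniquely to $D(A)\to T_2(Q)$. Its diagonal entries are the unique extensions of $\tau,\tau'$, and its corner is the extension of $\partial$. Any extension of $\partial$ gives such a homomorphism, so it is unique. $\square$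

## 3. Which chain conditions pass from $R$ to $S$

Let $R$ be artinian with a duality induced by ${}_RE_S$. A duality turns left $R$-modules into right $S$-modules, so the left chain condition of $R$ should control the right ideals of $S$. It does.

**Proposition 3.1.** Let $R$ be artinian with a duality induced by ${}_RE_S$. Then ${}_RE$ has finite length and $S$ is right artinian.

**Step 1: annihilators.** This step compares right ideals of $S$ with submodules of ${}_RE$. For subsets put $\mathrm{ann}_S(X)=\{s:Xs=0\}$ and $\mathrm{ann}_E(I)=\{x:xI=0\}$. Then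
$$\mathrm{ann}_E\,\mathrm{ann}_S(X)=X\ \ (X\subset{}_RE\text{ a submodule}),\qquad \mathrm{ann}_S\,\mathrm{ann}_E(I)=I\ \ (I\subset S\text{ a right ideal}). \tag{3.1}$$
For the first: if $x\notin X$, there is a homomorphism $E/X\to E$ not killing $x+X$, as ${}_RE$ is a cogenerator; it is an element $s\in S$ with $Xs=0$, $xs\ne0$. For the second: if $s\notin I$, there is an $S$-homomorphism $S/I\to E$ not killing $s+I$; as a map $S\to E$ it is $s'\mapsto xs'$ for some $x\in E$, so $xI=0$ and $xs\neq0$.

**Step 2: submodules and quotients of reflexive modules are reflexive.** Let $0\to X'\to X\to X''\to0$ be exact with $X$ reflexive. Since ${}_RE$ and $E_S$ are injective, $0\to X'^{**}\to X^{**}\to X''^{**}\to0$ is exact; since ${}_RE$ is a cogenerator, the maps $e$ are injective. The composite $X\cong X^{**}\to X''^{**}$ is onto and factors through $e_{X''}$, so $e_{X''}$ is onto. If $\xi\in X'^{**}$, its image in $X^{**}$ is $e_X(x)$ for some $x$. The image of $x$ in $X''$ is killed by the injective map $e_{X''}$, so $x\in X'$, and $\xi=e_{X'}(x)$ because $X'^{**}\to X^{**}$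 is injective.

**Step 3: a semisimple reflexive module has finite length.** Suppose $X=\bigoplus_{i\in I}X_i$ with $X_i$ simple and $I$ infinite. Then $X^*=\prod X_i^*$ with all $X_i^*\neq0$, and $Y=\bigoplus X_i^*$ is a proper submodule. As $E_S$ is a cogenerator, there is $0\ne\xi\in X^{**}$ with $\xi(Y)=0$. If $X$ were reflexive, $\xi$ would be evaluation at some $x\neq0$. Some component $x_i$ is nonzero, and some $f\in X_i^*\subset Y$ has $f(x)=f(x_i)\neq0$, contradicting $\xi(f)=0$.

**Step 4: conclusion.** The module ${}_RE$ is reflexive: $E^*=S$, and $\mathrm{Hom}_S(S,E)=E$, with $e_E(x)=(s\mapsto xs)$ corresponding to $x$. Put $J=J(R)$ and $E_i=\mathrm{ann}_E(J^i)$, that is, $\{x\in E:J^ix=0\}$. Since $JE_{i+1}\subset E_i$, each $E_{i+1}/E_i$ is an $R/J$-module, hence semisimple; it is reflexive by Step 2, so of finite length by Step 3. As $J$ is nilpotent, ${}_RE$ has finite length. By (3.1), $I\mapsto\mathrm{ann}_E(I)$ is an injective order-reversing map from right ideals of $S$ to submodules of ${}_RE$. So $S$ is right artinian. $\square$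

The question is now: **if $R$ is artinian with a duality induced by ${}_RE_S$, must $S$ be left artinian too?** In plain words, does the right chain condition of $R$ come across to the left side of $S$?

The first thing to try is to reuse Step 1. It stops at once: for a left ideal $I$ of $S$, $xI=0$ implies $xIS=0$, so $\mathrm{ann}_E(I)=\mathrm{ann}_E(IS)$, and the annihilator sees only the two-sided ideal generated by $I$. The right ideals of $R$ and the left ideals of $S$ are not modules on the sides that the duality treats.

The smallest cases all say yes. If $R=G$ is a skew field, then ${}_RE\cong G^n$ by Proposition 3.1, and $S=M_n(G)$, artinian on both sides. If $J(R)=0$, then ${}_RE$ is a finite direct sum of simple modules and $S$ is a finite product of matrix rings over skew fields. If $R$ is a finite-dimensional $k$-algebra and $E=\mathrm{Hom}_k(R,k)$, then $S=R$. The next case is $J(R)^2=0$ with $R/J(R)$ a product of two skew fields, and there the answer changes.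

**Theorem 1.** Let $k$ be a commutative field. There are skew fields $F\subset G$ ($k$-algebras) with $\dim({}_FG)=2$, $\dim(G_F)\le3$, such that $H:=\mathrm{Hom}_F({}_FG,{}_FF)$, a $G$-$F$-bimodule via $(gh)(x)=h(xg)$, $(hf)(x)=h(x)f$, has infinite dimension as a left $G$-space. Put
$$R=\begin{pmatrix}G&G\\0&F\end{pmatrix},\qquad S=\begin{pmatrix}G&H\\0&F\end{pmatrix}.$$
Then $R$ is left and right artinian, there is a bimodule ${}_RE_S$ inducing a duality, and $S$ is neither left artinian nor left noetherian.

So the answer is no, over every base field $k$. By (1.1), $R$ has left length $3$ and right length at most $5$, and $J(R)^2=0$. Sections 4 to 10 prove Theorem 1. Sections 11 and 12 give an exact criterion (Theorem 2) and a positive result (Theorem 3).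

## 4. The duality between $\begin{pmatrix}G&G\\0&F\end{pmatrix}$ and $\begin{pmatrix}G&H\\0&F\end{pmatrix}$

**Proposition 4.1.** Let $F\subset G$ be skew fields with $\dim({}_FG)=2$ and $\dim(G_F)\le3$, and let $H,R,S$ be as in Theorem 1. Then $R$ is artinian and has a duality induced by a bimodule ${}_RE_S$. If $\dim({}_GH)=\infty$, then $S$ is neither left artinian nor left noetherian.

*Proof.* The statements on chain conditions are in Section 1, with $M=G$ and $M=H$. It remains to give $E$.

**Step 1: the bimodule.** Let $E$ be the set of triples $(a;b,c)$, $a,b\in G$, $c\in F$, with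
$$\begin{pmatrix}g&m\\0&f\end{pmatrix}(a;b,c)=(ga+mb;\,fb,fc),\qquad (a;b,c)\begin{pmatrix}g'&h\\0&f'\end{pmatrix}=(ag';\,bg',\,h(b)+cf').$$
We check that this is a bimodule. Acting on the left first with $(g_2,m_2,f_2)$ and then with $(g_1,m_1,f_1)$ gives $(g_1g_2a+(g_1m_2+m_1f_2)b;\,f_1f_2b,\,f_1f_2c)$, the action of the product. Acting on the right with $(g_1,h_1,f_1)$ and then $(g_2,h_2,f_2)$ gives last component $h_2(bg_1)+h_1(b)f_2+cf_1f_2=(g_1h_2+h_1f_2)(b)+cf_1f_2$, again the action of the product. The two actions commute: both orders give $(gag'+mbg';\,fbg',\,fh(b)+fcf')$, because $h(fb)=fh(b)$.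

**Step 2: $S=\mathrm{End}({}_RE)$.** An $R$-endomorphism commutes with the diagonal idempotents of $R$, so it preserves $\{(a;0,0)\}$ and $\{(0;b,c)\}$ and has the form $(a;b,c)\mapsto(ag';\beta(b,c),\gamma(b,c))$ with $\beta,\gamma$ left $F$-linear. Compatibility with $\begin{pmatrix}0&m\\0&0\end{pmatrix}$ says $mbg'=m\beta(b,c)$, so $\beta(b,c)=bg'$. By linearity $\gamma(b,c)=h(b)+cf'$ for unique $h\in H$, $f'\in F$. This is right multiplication by exactly one element of $S$.

**Step 3: $R=\mathrm{End}(E_S)$.** Let $\theta$ be an $S$-endomorphism. It preserves $\{(a;b,0)\}$ and $\{(0;0,c)\}$, the images of the diagonal idempotents of $S$. On the first it is right $G$-linear, $(a,b)\mapsto(ga+mb,\,ya+\tilde fb)$ with $g,m,y,\tilde f\in G$; on the second it is $c\mapsto fc$ with $f\in F$. Since $(a;b,0)\begin{pmatrix}0&h\\0&0\end{pmatrix}=(0;0,h(b))$, we get $h(ya+\tilde fb)=fh(b)=h(fb)$ for all $a,b\in G$, $h\in H$. As $H$ separates the points of $G$, $y=0$ and $\tilde f=f$. So $\theta$ is left multiplication by exactly one element of $R$.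

**Step 4: ${}_RE$ is an injective cogenerator.** Write ${}_RE=E_1\oplus E_2$ with $E_1=\{(a;b,0)\}$, $E_2=\{(0;0,c)\}$. Let $X=X_1\oplus X_2$ be a left $R$-module, decomposed by the diagonal idempotents, and let $\epsilon=\begin{pmatrix}0&1\\0&0\end{pmatrix}$, which maps $X_2$ to $X_1$. Restriction to $X_1$ gives a natural bijection $\mathrm{Hom}_R(X,E_1)\cong\mathrm{Hom}_G(X_1,G)$: given $\alpha:X_1\to G$, the component $\beta:X_2\to G$ must satisfy $\alpha\big(\begin{pmatrix}0&m\\0&0\end{pmatrix}x\big)=m\beta(x)$. For $m=1$ this forces $\beta(x)=\alpha(\epsilon x)$. This choice works: $\begin{pmatrix}0&m\\0&0\end{pmatrix}x=m(\epsilon x)$ gives the condition for all $m$, and $\epsilon(fx)=f(\epsilon x)$ gives $F$-linearity. Restriction to $X_2$ gives $\mathrm{Hom}_R(X,E_2)\cong\mathrm{Hom}_F(X_2,F)$, as $X_1$ must go to $0$ and $\begin{pmatrix}0&m\\0&0\end{pmatrix}$ kills $E_2$. Both functors are exact in $X$, so $E$ is injective. Both simple left $R$-modules embed in $E$, as $\{(a;0,0)\}$ and $E_2$. So ${}_RE$ is a cogenerator.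

**Step 5: $E_S$ is an injective cogenerator.** Write $E_S=E'\oplus E''$, $E'=\{(a;0,0)\}$, $E''=\{(0;b,c)\}$. Let $Y=Y_1\oplus Y_2$ be a right $S$-module, with the products $yh\in Y_2$ for $y\in Y_1$, $h\in H$. Since $H$ kills $E'$, $\mathrm{Hom}_S(Y,E')\cong\mathrm{Hom}_G(Y_1,G)$. Next, $\mathrm{Hom}_S(Y,E'')\cong\mathrm{Hom}_F(Y_2,F)$ by restriction: given $\beta:Y_2\to F$, the component $\beta_1:Y_1\to G$ must satisfy
$$h(\beta_1(y))=\beta(yh)\quad\text{for all }h\in H.$$
For fixed $y$ the map $h\mapsto\beta(yh)$ is right $F$-linear. Since $\dim({}_FG)<\infty$, evaluation $G\to\mathrm{Hom}_F(H_F,F_F)$ is bijective, so $\beta_1(y)$ exists and is unique; by uniqueness $\beta_1$ is additive. It is $G$-linear because $h(\beta_1(y)g)=(gh)(\beta_1(y))=\beta(y(gh))=\beta((yg)h)=h(\beta_1(yg))$ for all $h$. Both functors are exact, so $E_S$ is injective, and both simple right $S$-modules embed, as $E'$ and $\{(0;0,c)\}$. $\square$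

For $\mathbb R\subset\mathbb C$ the proposition applies, but $H=\mathbb C\cdot\mathrm{Re}$ and $S$ is left artinian of left length $3$. More generally, for commutative fields $F\subset G$ with $\dim_FG=2$ and any $0\neq h\in H$, the map $g\mapsto gh$ is injective and $F$-linear between two-dimensional $F$-spaces, so $H=Gh$. A counterexample must use noncommutativity.

## 5. Two-dimensional extensions $G=F\oplus Ft$

Suppose $\dim({}_FG)=2$ and $G=F\oplus Ft$. For $x\in F$ write $tx=\sigma(x)t+\delta(x)$. Then $\sigma$ is an endomorphism of $F$ and $\delta$ a $\sigma$-derivation. To see the left size of $H$, let $H_0=\{h\in H:h(F)=0\}$. An element $h\in H$ is given by arbitrary values $h(1),h(t)\in F$. For $a\in F$ we have $(ah)(1)=h(a)=ah(1)$, and for $h\in H_0$ we have $(ah)(t)=h(ta)=\sigma(a)h(t)$. So $H/H_0\cong{}_FF$, while $H_0\cong F$ with $a$ acting as left multiplication by $\sigma(a)$. Hence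
$$\dim({}_FH)=1+[F:\sigma F]_{\text{left}},\qquad \dim({}_FH)=2\dim({}_GH). \tag{5.1}$$
On the other side, $\sigma(y)t=ty-\delta(y)$. So if $F=\sum v_i\,\sigma F$, then $G=F+Ft\subset F+\sum v_itF$. Finite *right* index of $\sigma F$ in $F$ makes $\dim(G_F)$ finite; infinite *left* index makes $\dim({}_GH)$ infinite. We need both at once.

The sensible first try is a pure twist, $\delta=0$: find $F$ and $\sigma$ with the two indices as wanted and adjoin $t$ with $tx=\sigma(x)t$. It fails for the following reason. In $G=F\oplus Ft$ we have $t^2=at+b$ with $a,b\in F$, and $b\ne0$, since $t^2=at$ would give $t=a\in F$. Comparing the components in $F$ of $t^2x=\sigma^2(x)t^2$ and of $t^2x=(at+b)x=a\sigma(x)t+bx$ gives $\sigma^2(x)b=bx$. So $\sigma^2$ is the inner automorphism $x\mapsto bxb^{-1}$, hence $\sigma$ is onto, both indices are $1$, and $\dim({}_GH)=1$.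

With a derivation the same comparison, using $t^2x=\sigma^2(x)t^2+(\sigma\delta+\delta\sigma)(x)t+\delta^2(x)$, gives
$$\sigma^2(x)a+(\sigma\delta+\delta\sigma)(x)=a\sigma(x),\qquad \sigma^2(x)b+\delta^2(x)=bx+a\delta(x). \tag{5.2}$$
Now $\sigma$ is no longer forced to be onto. For $a=0$ the conditions are $\sigma\delta=-\delta\sigma$ and $\delta^2(x)=bx-\sigma^2(x)b$. The second one need not be arranged by hand: start with a smaller skew field $K$ with $\sigma\delta=-\delta\sigma$, form $K(t;\sigma,\delta)$, and let $F$ be generated by $K$ and $b=t^2$.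

**Proposition 5.1.** Let $K$ be a skew field with an endomorphism $\sigma$, a $\sigma$-derivation $\delta$ and $v\in K$ such that

* (K1) $\sigma\delta=-\delta\sigma$;
* (K2) $K=\sigma K+v\,\sigma K$;
* (K3) if $\sum_j\sigma(a_j)\delta^{2j}(v)\in\sigma K$ (finite sum, $a_j\in K$), then all $a_j=0$.

Let $G=K(t;\sigma,\delta)$, $s=t^2$, and let $F$ be the skew subfield of $G$ generated by $K$ and $s$. Then $\dim({}_FG)=2$, $\dim(G_F)\le3$ and $\dim({}_GH)=\infty$.

Condition (K2) says that the right index of $\sigma K$ is at most $2$, while (K3) says in particular that the elements $\delta^{2j}(v)$ are left independent over $\sigma K$. So $K$ cannot be commutative.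

*Proof.* **Step 1: the rings $K[s]$ and $K[t]$.** We describe $F$ by fractions. For $a\in K$, (K1) gives
$$sa=t(\sigma(a)t+\delta(a))=\sigma^2(a)s+(\delta\sigma+\sigma\delta)(a)t+\delta^2(a)=\sigma^2(a)s+\delta^2(a).$$
So $K[s]=\bigoplus_iKs^i$ is a skew polynomial ring, for $\sigma^2$ and $\delta^2$. It is left Ore, and $F$ consists of the left fractions $u^{-1}x$ with $u,x\in K[s]$, $u\ne0$. Moreover $K[t]=K[s]\oplus K[s]t$.

**Step 2: $G=F\oplus Ft$, so $\dim({}_FG)=2$.** If $x+yt=0$ with $x,y\in F$, multiply by a common left denominator $u$; then $ux,uy\in K[s]$ and $ux+uyt=0$ gives $x=y=0$. So the sum $V=F+Ft$ is direct. Now $VK\subset V$, as $FtK\subset F(Kt+K)$, and $Vt\subset V$, as $Ftt=Fs\subset F$. By the left-right mirror of (2.2), $\{x:Vx\subset V\}$ is a skew subfield; it contains $K$ and $t$, so it is $G$. As $1\in V$, $V=G$.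

**Step 3: the endomorphism $\hat\sigma$ of $F$.** We extend $\sigma$ to $F$. For $x\in F$ write $tx=\hat\sigma(x)t+\hat\delta(x)$ with $\hat\sigma(x),\hat\delta(x)\in F$. Comparing the coefficients of $t$ in $txy$ shows that $\hat\sigma$ is an endomorphism. It extends $\sigma$, and $\hat\sigma(s)=s$ since $ts=st$. So $\hat\sigma(K[s])=\sum_i\sigma(K)s^i=:\sigma K[s]$, a subring containing $s$, and $\hat\sigma F$ consists of the left fractions of $\sigma K[s]$.

**Step 4: $F=\hat\sigma F+v\,\hat\sigma F$.** This is the right index bound for $F$. Let $V$ be the right-hand side. By (K2), $K\hat\sigma F\subset V$ and $Ks^i\subset\sigma(K)s^i+v\sigma(K)s^i\subset V$, so $K[s]\subset V$. Hence $KV\subset K\hat\sigma F\subset V$. Also $s\hat\sigma F\subset\hat\sigma F$, and $sv=\sigma^2(v)s+\delta^2(v)\in K[s]\subset V$, so $sv\hat\sigma F\subset V\hat\sigma F\subset V$; thus $sV\subset V$. By (2.2), $FV\subset V$, and $1\in V$ gives $V=F$.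

**Step 5: $\dim(G_F)\le3$.** For $y\in F$, $\hat\sigma(y)t=ty-\hat\delta(y)\in tF+F$. By Step 4, $Ft=\hat\sigma(F)t+v\hat\sigma(F)t\subset F+tF+vtF$. So $G=F+Ft=F+tF+vtF$.

**Step 6: $F$ has infinite left dimension over $\hat\sigma F$.** We show that $v,vs,vs^2,\dots$ are left independent over $\hat\sigma F$. A nontrivial relation gives, after clearing left denominators in $\hat\sigma F$, $\sum_ic_ivs^i=0$ with $c_i=\sum_j\sigma(a_{ij})s^j\in\sigma K[s]$ not all $0$. Work modulo $\sigma K[s]$, which is stable under multiplication by its own elements on both sides, in particular by $s$ and by $\sigma K$. For $x\in K$, $sx=\sigma^2(x)s+\delta^2(x)\equiv\delta^2(x)$. By induction $s^jv\equiv\delta^{2j}(v)$, hence $c_iv\equiv w_i:=\sum_j\sigma(a_{ij})\delta^{2j}(v)\in K$. Therefore $0=\sum_ic_ivs^i\equiv\sum_iw_is^i$, that is, $\sum_iw_is^i\in\sigma K[s]$. Comparing coefficients, all $w_i\in\sigma K$, and (K3) gives all $a_{ij}=0$, a contradiction.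

**Step 7: $\dim({}_GH)=\infty$.** By (5.1) for $\hat\sigma$, $\dim({}_FH)=1+[F:\hat\sigma F]_{\text{left}}=\infty$. If $\dim({}_GH)=n<\infty$, then $\dim({}_FH)=2n<\infty$, a contradiction. $\square$

It remains to construct $K$.

## 6. The matrix representation that (K1) and (K2) force

This section is a search for necessary conditions, and nothing in it is used as proof later. Suppose that $K$ exists with (K1) and that $1,v$ is a right basis of $K$ over $\sigma K$. Left multiplication by $b\in K$ is then given by a $2\times2$ matrix over $\sigma K$, and since $\sigma$ is injective there is a unique $\varphi(b)\in M_2(K)$ with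
$$b\,(1,v)=(1,v)\,\sigma(\varphi(b)). \tag{6.1}$$
Clearly $\varphi:K\to M_2(K)$ is a ring homomorphism. Index rows and columns by $0,1$. Taking $b=v$ in column $0$, $v\cdot1=1\cdot0+v\cdot1$, so column $0$ of $\varphi(v)$ is $(0,1)^T$. Taking $b=\sigma(c)$, column $0$ reads $\sigma(c)=1\cdot\sigma(c)+v\cdot0$, so
$$\varphi(\sigma(c))=\begin{pmatrix}c&\varepsilon(c)\\0&\rho(c)\end{pmatrix},\qquad \sigma(c)v=\sigma(\varepsilon(c))+v\,\sigma(\rho(c)), \tag{6.2}$$
and $\rho$ is an endomorphism of $K$. Finally write
$$\delta v=v\,\sigma(p)+\sigma(q),\qquad p,q\in K. \tag{6.3}$$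
Modulo $\sigma K$ we have $\delta v\equiv v\sigma(p)$, and by (K1) one finds $\delta^j(v)\equiv v\sigma(p^j)$ (computed in Section 10). Combined with (6.2),
$$\sum_j\sigma(a_j)\delta^{2j}(v)\equiv v\,\sigma\Big(\sum_j\rho(a_j)p^{2j}\Big)\pmod{\sigma K}.$$
So (K3) says that the even powers of $p$ are left independent over $\rho(K)$. This should hold if $K$ is as free as possible.

So the plan is to make the entries of $\varphi(b)$ into free symbols, subject only to what is forced. Column $0$ of (6.1) for a symbol $e$ reads $e=\sigma(e^{00})+v\,\sigma(e^{10})$, where $e^{ij}$ names the $(i,j)$-entry of $\varphi(e)$. If the value $\sigma(e^{10})$ is a free symbol, the value $\sigma(e^{00})=e-v\,\sigma(e^{10})$ is forced. Column $1$ forces $\sigma(e^{01})$ in terms of $\sigma(e^{11})$ in the same way, and (6.3) forces $\sigma(q)$ in terms of $\sigma(p)$. Hence each symbol is of one of two kinds: its image under $\sigma$ is either a new symbol or a forced expression.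

This gives a free algebra $C$ with $\sigma,\delta,\varphi$. The tempting last step, extending $\sigma$ to the skew field $D(C)$ because $\sigma$ is injective on $C$, is not legitimate: by the example after Definition 2.2, injectivity is too weak, and honesty is needed. The means to prove it is already in (6.2). For a matrix $P$, up to reordering, $\varphi(\sigma P)=\begin{pmatrix}P&*\\0&\rho(P)\end{pmatrix}$; so if $P$ and $\rho(P)$ are full, $\sigma(P)$ cannot have a short factorization. And $\rho$ can be written down almost explicitly.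

## 7. A free algebra $C$ with $\sigma$, $\delta$ and $\varphi$

**Definition 7.1.** $W$ is the smallest set of formal words (a letter $v$, $p$ or $q$ followed by letters $\sigma,00,01,10,11$, written as superscripts) that contains $v,p,q$ and satisfies

* if $w\in W$ is not of type 0, then $w^\sigma\in W$, where the *type 0* words are $q$ and all words $e^{00},e^{01}$;
* if $e\in W$, then $e^{01},e^{11}\in W$; if moreover $e\ne v$ and $e$ is not of the form $w^\sigma$, then also $e^{00},e^{10}\in W$.

Put $l=v^{01}$ and $m=v^{11}$. Let $C$ be the free $k$-algebra on symbols $\delta^jw$ ($w\in W$, $j\ge0$, $\delta^0w=w$). For a generator $x=\delta^jw$ let $\delta x$ be the generator $\delta^{j+1}w$. The *weight* of $\delta^jw$ is $j$ if $w$ begins with $v$, and $j+1$ if $w$ begins with $p$ or $q$. $C_{\le n}$ is the subalgebra generated by the generators of weight $\le n$, and $C_{\le-1}=k$.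

*Example.* From $v$ we get $v^\sigma,l,m$. The word $l$ is of type 0, so there is no $l^\sigma$, but there are $l^{00},l^{01},l^{10},l^{11}$. The word $m$ gives $m^\sigma$ and all four $m^{ij}$; the word $v^\sigma$ gives $v^{\sigma\sigma},v^{\sigma01},v^{\sigma11}$ only. The entries $00,10$ are missing for $v$ and $w^\sigma$ because column $0$ of $\varphi$ is known there.

**The maps $\sigma$ and $\delta$.** We define, recursively on weight, a $k$-algebra endomorphism $\sigma$ with $\sigma(C_{\le n})\subset C_{\le n}$ and a $k$-linear $\sigma$-derivation $\delta$ with $\delta(C_{\le n})\subset C_{\le n+1}$. The map $\delta$ sends a generator $x$ to the generator $\delta x$, and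
$$\begin{aligned}&\sigma(w)=w^\sigma\ (w\in W\text{ not of type }0),\qquad \sigma(e^{00})=e-v(e^{10})^\sigma,\qquad \sigma(e^{01})=ev-v(e^{11})^\sigma,\\ &\sigma(q)=\delta v-vp^\sigma,\qquad \sigma(\delta x)=-\delta(\sigma(x))\quad(x\text{ a generator}).\end{aligned}\tag{7.1}$$
This is legitimate. The words $e^{10},e^{11},p$ are not of type 0, and $e^{10}\in W$ whenever $e^{00}\in W$, so the symbols on the right exist. The right-hand sides for words have weight at most that of the left (for $q$, of weight $1$, note that $\delta v$ and $p^\sigma$ have weight $1$). Once $\sigma$ is known on $C_{\le n}$, the homomorphism $x\mapsto\begin{pmatrix}\sigma(x)&\delta x\\0&x\end{pmatrix}$ on generators defines $\delta$ on $C_{\le n}$ with values in $C_{\le n+1}$. If $x$ has weight $n$, then $\sigma(x)\in C_{\le n}$, so $\delta(\sigma(x))\in C_{\le n+1}$ is defined, and with it $\sigma(\delta x)$.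

The map $\Delta=\sigma\delta+\delta\sigma$ vanishes on generators by (7.1). Expanding,
$$\Delta(ab)=\sigma\big(\sigma(a)\delta(b)+\delta(a)b\big)+\delta\big(\sigma(a)\sigma(b)\big)=\sigma^2(a)\Delta(b)+\Delta(a)\sigma(b).$$
So $\Delta$ vanishes on $C$:
$$\sigma\delta=-\delta\sigma\quad\text{on }C. \tag{7.2}$$

**The map $\varphi$.** Put $\Pi=\begin{pmatrix}0&q\\0&p\end{pmatrix}$ and $E_v=\begin{pmatrix}1&v\\0&0\end{pmatrix}$. Define a homomorphism $\varphi:C\to M_2(C)$ recursively on weight, mapping $C_{\le n}$ into $M_2(C_{\le n})$, by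
$$\varphi(v)=\begin{pmatrix}0&l\\1&m\end{pmatrix},\quad \varphi(w^\sigma)=\begin{pmatrix}w&w^{\sigma01}\\0&w^{\sigma11}\end{pmatrix},\quad \varphi(e)=\begin{pmatrix}e^{00}&e^{01}\\e^{10}&e^{11}\end{pmatrix}\text{ for all other }e\in W, \tag{7.3}$$
$$\varphi(\delta x)=\Pi\varphi(x)-\varphi(\sigma(x))\Pi-E_v\,\delta(\varphi(x))\quad(x\text{ a generator}). \tag{7.4}$$
If $x$ has weight $n\geq0$, all terms on the right of (7.4) are defined and lie in $M_2(C_{\le n+1})$, as $p,q$ have weight $1$.

For $x=v$ we have $\Pi\varphi(v)=\begin{pmatrix}q&qm\\p&pm\end{pmatrix}$; the matrix $\varphi(v^\sigma)\Pi$ has column $0$ zero and $(1,1)$-entry $v^{\sigma11}p$; and $E_v\delta(\varphi(v))$ has column $0$ and row $1$ zero, since $\delta(0)=\delta(1)=0$. So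
$$\varphi(\delta v)\text{ has column }0\text{ equal to }(q,p)^T\text{ and }(1,1)\text{-entry }pm-v^{\sigma11}p. \tag{7.5}$$

**Lemma 7.2.** For all $b\in C$:

* (R) $b\,(1,v)=(1,v)\,\sigma(\varphi(b))$;
* (L) column $0$ of $\varphi(\sigma(b))$ is $(b,0)^T$;
* (D) $\varphi(\delta b)=\Pi\varphi(b)-\varphi(\sigma b)\Pi-E_v\,\delta(\varphi(b))$.

*A hand check.* For $b=l$, (7.1) gives $\sigma(l)=v^2-vm^\sigma$, so
$$\varphi(\sigma l)=\begin{pmatrix}l&lm\\m&l+m^2\end{pmatrix}-\begin{pmatrix}0&l\,m^{\sigma11}\\m&m^{\sigma01}+m\,m^{\sigma11}\end{pmatrix}.$$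
Column $0$ is $(l,0)^T$, as (L) says.

*Proof.* **Step 1: (R).** The set of $b$ satisfying (R) is a subalgebra, since $ab(1,v)=a(1,v)\sigma\varphi(b)=(1,v)\sigma\varphi(a)\,\sigma\varphi(b)$. So we check generators, by induction on weight.

For $e\in W$, the second column of $\varphi(e)$ is always $(e^{01},e^{11})^T$, so column $1$ of (R) says $ev=\sigma(e^{01})+v\sigma(e^{11})$, which is the definition of $\sigma(e^{01})$. Column $0$ says: for $e=v$, $v=\sigma(0)+v\sigma(1)=v$; for $e=w^\sigma$, $w^\sigma=\sigma(w)$; otherwise $e=\sigma(e^{00})+v\sigma(e^{10})$, which is the definition of $\sigma(e^{00})$.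

Now let $x$ be a generator of weight $n$ and assume (R) on $C_{\le n}$, so for $x$ and for $\sigma(x)$. By definition of $\sigma(q)$,
$$\delta(1,v)=(0,\delta v)=(0,\sigma(q)+v\sigma(p))=(1,v)\,\sigma(\Pi).$$
Apply $\delta$ to $x(1,v)=(1,v)\,\sigma\varphi(x)$. The left side becomes
$$\sigma(x)(1,v)\sigma(\Pi)+\delta(x)(1,v)=(1,v)\,\sigma\big(\varphi(\sigma x)\Pi\big)+\delta(x)(1,v).$$
The right side becomes $\sigma(1,v)\,\delta\sigma\varphi(x)+\delta(1,v)\,\sigma\varphi(x)$, which by (7.2) is
$$-\sigma\big((1,v)\,\delta\varphi(x)\big)+(1,v)\,\sigma\big(\Pi\varphi(x)\big).$$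
For any $2\times2$ matrix $N$, $E_vN$ has rows $(1,v)N$ and $0$, so $(1,v)\sigma(E_vN)=\sigma((1,v)N)$. Hence
$$\delta(x)(1,v)=(1,v)\,\sigma\big(\Pi\varphi(x)-\varphi(\sigma x)\Pi-E_v\delta\varphi(x)\big)=(1,v)\,\sigma(\varphi(\delta x)).$$

**Step 2: (L) on $C_{\le n-1}$ implies (D) on $C_{\le n-1}$.** Both sides of (D) are additive and $k$-linear; for $b=1$ they are $0$; for generators (D) is (7.4). Suppose (D) holds for $a,b\in C_{\le n-1}$. Then
$$\begin{aligned}\varphi\delta(ab)&=\varphi(\sigma a)\varphi(\delta b)+\varphi(\delta a)\varphi(b)\\&=\Pi\varphi(ab)-\varphi(\sigma(ab))\Pi-\varphi(\sigma a)E_v\,\delta\varphi(b)-E_v\,\delta\varphi(a)\,\varphi(b),\end{aligned}$$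
the two terms $\pm\varphi(\sigma a)\Pi\varphi(b)$ cancelling. By (L), $\varphi(\sigma a)E_v=\begin{pmatrix}a&av\\0&0\end{pmatrix}$. By (R), $E_v\,\sigma\varphi(a)$ has rows $(1,v)\sigma\varphi(a)=a(1,v)$ and $0$, so it is the same matrix. The last two terms are therefore $-E_v\big(\sigma\varphi(a)\,\delta\varphi(b)+\delta\varphi(a)\,\varphi(b)\big)=-E_v\,\delta(\varphi(a)\varphi(b))$, and (D) holds for $ab$.

**Step 3: (L), by induction on weight.** The set of $b$ satisfying (L) is a subalgebra, because $\begin{pmatrix}a&*\\0&*\end{pmatrix}\begin{pmatrix}b&*\\0&*\end{pmatrix}$ has column $0$ equal to $(ab,0)^T$. Clearly (L) holds on $C_{\le-1}=k$. Assume (L), hence (D), on $C_{\le n-1}$, and check the generators of weight $n$.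

* $w\in W$ not of type 0: this is the definition of $\varphi(w^\sigma)$.
* $w=e^{00}$: here $e\neq v$ and $e$ is not of the form $u^\sigma$, so column $0$ of $\varphi(e)-\varphi(v)\varphi((e^{10})^\sigma)$ is $(e^{00},e^{10})^T-\varphi(v)(e^{10},0)^T=(e^{00},e^{10})^T-(0,e^{10})^T=(e^{00},0)^T$.
* $w=e^{01}$: column $0$ of $\varphi(e)\varphi(v)$ is $\varphi(e)(0,1)^T=(e^{01},e^{11})^T$. Subtracting $\varphi(v)(e^{11},0)^T=(0,e^{11})^T$ leaves $(e^{01},0)^T$.
* $w=q$: by (7.5), $(q,p)^T-\varphi(v)(p,0)^T=(q,p)^T-(0,p)^T=(q,0)^T$.
* $\delta x$ with $x$ of weight $n-1$: $\varphi(\sigma\delta x)=-\varphi(\delta(\sigma x))$, and (D) applies to $\sigma x\in C_{\le n-1}$. Column $0$ of $\Pi$ is $0$, so $\varphi(\sigma\sigma x)\Pi$ contributes nothing to column $0$. Also $\Pi(x,0)^T=0$. So column $0$ of $\varphi(\delta\sigma x)$ is $-E_v(\delta x,0)^T=(-\delta x,0)^T$, and column $0$ of $\varphi(\sigma\delta x)$ is $(\delta x,0)^T$.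

So (L) holds on $C_{\le n}$, and (D) on $C_{\le n}$ by Step 2. $\square$

## 8. The homomorphism $\rho$

By (L),
$$\varphi(\sigma b)=\begin{pmatrix}b&\varepsilon(b)\\0&\rho(b)\end{pmatrix}, \tag{8.1}$$
and $\rho:C\to C$ is a homomorphism. In (D) for $\sigma b$, look at the $(1,1)$-entries. The left side is $\varphi(\delta\sigma b)=-\varphi(\sigma\delta b)$, with entry $-\rho(\delta b)$. On the right, $\Pi\varphi(\sigma b)$ has entry $p\rho(b)$, $\varphi(\sigma\sigma b)\Pi$ has entry $\rho(\sigma b)p$, and $E_v\delta(\cdot)$ has row $1$ zero. So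
$$\rho(\delta b)=\rho(\sigma b)\,p-p\,\rho(b)\qquad(b\in C). \tag{8.2}$$

**Step 1: $\rho$ on words.** We compute $\rho(w)$ for $w\in W$. If $w$ is not of type 0, then $\rho(w)=w^{\sigma11}$ by (7.3). For type 0 words put $\eta(e^{00})=e^{10}$, $\eta(e^{01})=e^{11}$, $\eta(q)=p$, and $x_w=\eta(w)^{\sigma01}$. Taking $(1,1)$-entries of $\varphi$ applied to (7.1), where row $1$ of $\varphi(v)$ is $(1,m)$, gives $\rho(w)=-x_w+r_w$ with
$$\begin{aligned}r_{e^{00}}&=e^{11}-m\,(e^{10})^{\sigma11},\\ r_{e^{01}}&=\varphi(e)_{10}\,l+e^{11}m-m\,(e^{11})^{\sigma11},\\ r_q&=pm-v^{\sigma11}p-m\,p^{\sigma11},\end{aligned}$$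
where $\varphi(e)_{10}\in\{0,1,e^{10}\}$, and (7.5) is used for $r_q$. For instance $\rho(l)=-m^{\sigma01}+l+m^2-m\,m^{\sigma11}$, in agreement with the hand check.

**Step 2: $\rho$ on words is a change of free generators.** The generators $x_w$ are distinct, since $\eta$ is injective, and they are words of the form $u^{\sigma01}$. The generators occurring in the $r_w$ are $p$, $l=v^{01}$, and words ending in $10$ or $11$; none has the form $u^{\sigma01}$. So the endomorphism $\psi$ of $C$ with $\psi(x_w)=-x_w+r_w$ ($w$ of type 0) that fixes all other generators satisfies $\psi^2=\mathrm{id}$; it is an automorphism. Put $\gamma_w=w^{\sigma11}$ if $w$ is not of type 0 and $\gamma_w=x_w$ if it is. Then $\rho(w)=\psi(\gamma_w)$ for all $w\in W$; the $\gamma_w$ are distinct generators, all different from $p$; and $\psi(p)=p$.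

**Step 3: the factorization $\rho=\omega\iota$.** This step trades $\delta$ for a commutation with one letter $t$. Let $A=k\langle\{t\}\cup W\rangle$ be free and
$$\omega:A\to C,\qquad \omega(t)=-p,\quad\omega(w)=\rho(w)=\psi(\gamma_w).$$
Up to the sign of $t$, $\omega$ is an injection of free generating sets followed by the automorphism $\psi$. Hence $\omega$ is honest. Define a homomorphism $\iota:C\to A$ recursively on weight by $\iota(w)=w$ and $\iota(\delta x)=t\,\iota(x)-\iota(\sigma x)\,t$. Then
$$\omega\circ\iota=\rho. \tag{8.3}$$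
On words this is clear. If it holds on $C_{\le n}$ and $x$ has weight $n$, then $\omega\iota(\delta x)=-p\,\rho(x)+\rho(\sigma x)\,p=\rho(\delta x)$ by (8.2).

## 9. $\sigma$ and $\rho$ preserve full matrices

**Lemma 9.1.** Let $L$ be a skew field and $k$-algebra, $\sigma$ a $k$-algebra endomorphism of $L$. The endomorphism $\alpha$ of $L_k\langle Z\rangle$ that extends $\sigma$ and fixes $Z$ is honest.

*Proof.* $\alpha$ is an isomorphism $L_k\langle Z\rangle\cong(\sigma L)_k\langle Z\rangle$ followed by the natural map to $L_k\langle Z\rangle$. Let $P$ be full over $(\sigma L)_k\langle Z\rangle$. It is invertible over $Q_1=D((\sigma L)_k\langle Z\rangle)$. By (C2), $L$ and $Q_1$ embed in a skew field $L'$, agreeing on $\sigma L\supset k$. So $L\subset L'$ and $Z\subset Q_1\subset L'$ define a homomorphism $L_k\langle Z\rangle\to L'$ which on $(\sigma L)_k\langle Z\rangle$ is the embedding through $Q_1$. Under it $P$ becomes invertible, so $P$ is full over $L_k\langle Z\rangle$. $\square$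

**Lemma 9.2.** If $Y\cap Z=\emptyset$, every full matrix over $k\langle Y\cup Z\rangle$ is full over $D(k\langle Y\rangle)_k\langle Z\rangle$.

*Proof.* Since $D(k\langle Y\rangle)\subset D(k\langle Y\cup Z\rangle)$, there is a homomorphism $D(k\langle Y\rangle)_k\langle Z\rangle\to D(k\langle Y\cup Z\rangle)$, and the matrix becomes invertible under it. $\square$

In particular $k\langle Y\cup Z\rangle\to D(k\langle Y\rangle)_k\langle Z\rangle$ is injective.

**Proposition 9.3.** $\sigma:C\to C$ and $\rho:C\to C$ are honest.

*Proof.* We prove by induction on $n$ the statement $(H_n)$: $\sigma:C_{\le n}\to C_{\le n}$ is honest. $(H_{-1})$ holds, as $\sigma$ is the identity on $k$. Let $n\ge0$ and assume $(H_{n-1})$.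

**Step 1: a skew field in which $\delta$ becomes a commutation with $t$.** We need a target in which $\iota(P)$ is seen to be full. Let $L=D(C_{\le n-1})$; by $(H_{n-1})$, $\sigma$ extends to $L$. Let $Z$ be the set of generators of weight $n$ and $K''=D(L_k\langle Z\rangle)$. We regard $C_{\le n}\subset L_k\langle Z\rangle\subset K''$. By Lemma 9.1 the map $\alpha$ ($=\sigma$ on $L$, identity on $Z$) is honest and extends to $K''$.

The map $\delta:C_{\le n-1}\to C_{\le n}\subset K''$ satisfies (2.1), and $\sigma$ and the inclusion make full matrices over $C_{\le n-1}$ invertible in $L\subset K''$. By Lemma 2.3, $\delta$ extends to $L\to K''$, which means a homomorphism $L\to T_2(K'')$ with diagonal entries $\sigma$ and the inclusion. Together with $z\mapsto\mathrm{diag}(z,z)$ for $z\in Z$ it defines a homomorphism $L_k\langle Z\rangle\to T_2(K'')$ with diagonal entries $\alpha$ and the inclusion (the two prescriptions agree on $k$, since $\delta(k)=0$). Its corner is an $\alpha$-derivation $L_k\langle Z\rangle\to K''$, and by Lemma 2.3 again, as $\alpha$ is honest,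 it extends to an $\alpha$-derivation $\delta''$ of $K''$. By construction $\delta''=\delta$ on $C_{\le n-1}$.

Let $Q=K''(t;\alpha,\delta'')$, and let $\chi:A\to Q$ be the homomorphism with $\chi(t)=t$, $\chi(w)=w$ for $w\in W$ of weight $\le n$, and $\chi(w)=0$ for other $w$.

**Step 2: $\chi\iota(b)=b$ for $b\in C_{\le n}$.** It suffices to check generators. For words of weight $\le n$ it is clear. For $\delta x$ with $x$ of weight $\le n-1$, by induction on weight $\chi\iota$ fixes $x$ and $\sigma x$, so
$$\chi\iota(\delta x)=tx-\sigma(x)t=tx-\alpha(x)t=\delta''(x)=\delta x.$$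

**Step 3: $\rho(P)$ is full.** Let $P$ be a full $r\times r$ matrix over $C_{\le n}$. By Lemma 9.2 it is full over $L_k\langle Z\rangle$, so it is invertible over $K''\subset Q$. As $\chi(\iota P)=P$, the matrix $\iota(P)$ is full over $A$. As $\omega$ is honest, $\rho(P)=\omega(\iota P)$ is full over $C$.

**Step 4: $\sigma(P)$ is full.** The matrix $P$ is full over $C$, because $C_{\le n}\subset C$ is honest. Suppose $\sigma(P)=P_1P_2$ over $C$ with inner size $r-1$. Then $\varphi(\sigma P)=\varphi(P_1)\varphi(P_2)$ has inner size $2r-2$, hence rank at most $2r-2$ over $D(C)$. But by (8.1), up to a permutation of rows and columns, $\varphi(\sigma P)$ is $\begin{pmatrix}P&*\\0&\rho(P)\end{pmatrix}$, which is invertible over $D(C)$, of size $2r$. This is a contradiction. So $\sigma(P)$ is full over $C$, hence over $C_{\le n}$, and $(H_n)$ holds.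

**Step 5: from $C_{\le n}$ to $C$.** A full matrix over $C$ has its entries in some $C_{\le n}$ and is full there. By Steps 3 and 4 its images under $\rho$ and $\sigma$ are full over $C$. $\square$

## 10. The skew field $K=D(C)$ and the proof of Theorem 1

Let $K=D(C)$. We verify (K1), (K2), (K3).

**Step 1: extending the maps; (K1).** By Proposition 9.3, $\sigma$ and $\rho$ extend to endomorphisms of $K$, and by Lemma 2.3, $\delta$ extends to a $\sigma$-derivation of $K$. The maps
$$\Delta=\sigma\delta+\delta\sigma,\qquad \partial(a)=\rho\delta(a)-\rho\sigma(a)\,p+p\,\rho(a)$$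
on $K$ satisfy the rule of Lemma 2.3, with $(\tau,\tau')=(\sigma^2,\sigma)$ and $(\rho\sigma,\rho)$. The first was computed before (7.2). For the second, both $\partial(ab)$ and $\rho\sigma(a)\partial(b)+\partial(a)\rho(b)$ equal
$$\rho\sigma(a)\rho\delta(b)+\rho\delta(a)\rho(b)-\rho\sigma(ab)\,p+p\,\rho(ab),$$
the terms $\pm\rho\sigma(a)\,p\,\rho(b)$ cancelling. Both maps vanish on $C$ by (7.2) and (8.2), so by Lemma 2.3 they vanish on $K$. Thus (K1) holds, and (8.2) holds on $K$.

**Step 2: (K2).** Let $V=\sigma K+v\sigma K$. By (R), $b\cdot1$ and $b\cdot v$ lie in $\sigma C+v\sigma C$ for $b\in C$, so $CV\subset V$. By (2.2), $KV\subset V$. As $1\in V$, $V=K$.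

**Step 3: $v\notin\sigma K$.** This is needed to read off coefficients of $v$. Suppose $v=\sigma(d)$ with $d=xP^{-1}y$, $P$ full of size $r\times r$, $x$ a row and $y$ a column over $C$. Put
$$T=\begin{pmatrix}\sigma P&\sigma y\\\sigma x&v\end{pmatrix}.$$
Over $K$ its Schur complement is $v-\sigma(x)\sigma(P)^{-1}\sigma(y)=v-\sigma(d)=0$. So $T$ is singular over $K$, hence not full over $C$: $T=T_1T_2$ over $C$ with inner size $r$. Therefore $\varphi(T)=\varphi(T_1)\varphi(T_2)$ has rank at most $2r$ over $K$.

On the other hand, $\varphi(\sigma P)$ is, up to a permutation, $\begin{pmatrix}P&*\\0&\rho(P)\end{pmatrix}$. Since $P$ and $\rho(P)$ are full, it is invertible over $K$, with inverse of the same block triangular shape. The Schur complement of $\varphi(T)$ is the $2\times2$ matrix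
$$\varphi(v)-\varphi(\sigma x)\,\varphi(\sigma P)^{-1}\varphi(\sigma y).$$
By (L) all factors of the product consist of upper triangular $2\times2$ blocks, so the product is upper triangular, and the $(1,0)$-entry of the Schur complement is $\varphi(v)_{10}=1$. So it is not zero, and $\varphi(T)$ has rank at least $2r+1$, a contradiction.

**Step 4: the powers of $p$ are left independent over $\rho(K)$.** By (8.2) on $K$ we have $(-p)\rho(a)=\rho(\sigma a)(-p)+\rho(\delta a)$. So $a\mapsto\rho(a)$, $t\mapsto-p$ defines a ring homomorphism $K[t;\sigma,\delta]\to K$. Let $I$ be its kernel; $I\cap K=0$. Suppose $I\neq0$ and take $f=\sum_{j\le d}a_jt^j\in I$ of least degree; then $d\ge1$ and we may take $a_d=1$. For $a\in K$ the element $fa-\sigma^d(a)f$ lies in $I$ and has degree $<d$, so it is $0$. The constant term of $t^ja$ is $\delta^j(a)$, by induction on $j$. Hence the constant terms of $fa=\sigma^d(a)f$ give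
$$\sum_{j\le d}a_j\,\delta^j(a)=\sigma^d(a)\,a_0.$$
Let $v^{\sigma^N}$ be the word $v$ followed by $N$ letters $\sigma$. It lies in $W$, is not of type 0, and $\sigma(v^{\sigma^N})=v^{\sigma^{N+1}}$. The elements $a_j$ ($j<d$) lie in the skew subfield generated by finitely many generators of $C$. Choose $N$ such that the generator $y=\delta^d(v^{\sigma^N})$ is not among them, and put $a=v^{\sigma^N}$. Then
$$y=v^{\sigma^{N+d}}\,a_0-\sum_{j<d}a_j\,\delta^j(v^{\sigma^N}).$$
Since $d\ge1$, the generators $v^{\sigma^{N+d}}$ and $\delta^j(v^{\sigma^N})$, $j<d$, differ from $y$. So $y$ lies in the skew subfield generated by the generators of $C$ other than $y$. But the automorphism of $C$ with $y\mapsto y+1$ that fixes all other generators extends to $K$, fixes that subfield, and moves $y$, a contradiction. So $I=0$. If $\sum\rho(a_j)p^j=0$, then $\sum(-1)^ja_jt^j\in I$, so all $a_j=0$.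

**Step 5: moving $v$ past $\sigma K$.** We show that for all $y\in K$
$$\sigma(y)v\equiv v\,\sigma(\rho(y))\pmod{\sigma K}. \tag{10.1}$$
For $y\in C$, column $1$ of (R) for $b=\sigma(y)$ reads $\sigma(y)v=\sigma(\varepsilon(y))+v\sigma(\rho(y))$. The set of $y$ satisfying (10.1) is closed under sums. If $\sigma(y)v=v\sigma\rho(y)+\sigma(e)$ and $\sigma(z)v=v\sigma\rho(z)+\sigma(e')$, then
$$\sigma(yz)v=\sigma(y)v\,\sigma\rho(z)+\sigma(ye')=v\,\sigma\rho(yz)+\sigma\big(e\rho(z)+ye'\big).$$
If $y\ne0$, multiplying $\sigma(y)v=v\sigma\rho(y)+\sigma(e)$ by $\sigma(y^{-1})$ on the left and $\sigma\rho(y)^{-1}$ on the right gives $\sigma(y^{-1})v=v\sigma\rho(y^{-1})-\sigma\big(y^{-1}e\rho(y)^{-1}\big)$. So the set is a skew subfield containing $C$, which is $K$.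

**Step 6: (K3).** By (7.1), $\delta v=v\sigma(p)+\sigma(q)$. For $c,e\in K$, by (K1),
$$\begin{aligned}\delta\big(v\sigma(c)+\sigma(e)\big)&=\sigma(v)\,\delta\sigma(c)+\delta(v)\,\sigma(c)+\delta\sigma(e)\\&=-\sigma(v\,\delta c)+v\,\sigma(pc)+\sigma(qc)-\sigma(\delta e)\equiv v\,\sigma(pc)\pmod{\sigma K}.\end{aligned}$$
Starting from $v=v\sigma(1)$, induction gives $\delta^j(v)\equiv v\,\sigma(p^j)$ modulo $\sigma K$. Since $\sigma(a_j)\sigma K\subset\sigma K$ and $\sigma K\,\sigma(p^{2j})\subset\sigma K$, (10.1) gives
$$\sum_j\sigma(a_j)\,\delta^{2j}(v)\equiv\sum_j\sigma(a_j)\,v\,\sigma(p^{2j})\equiv v\,\sigma\Big(\sum_j\rho(a_j)\,p^{2j}\Big)\pmod{\sigma K}.$$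
Suppose the left side is in $\sigma K$, and put $z=\sum_j\rho(a_j)p^{2j}$. Then $v\sigma(z)\in\sigma K$. If $z\neq0$, this gives $v\in\sigma K$, against Step 3. So $z=0$, and all $a_j=0$ by Step 4. This is (K3).

**Step 7: conclusion.** Proposition 5.1 gives $F\subset G=K(t;\sigma,\delta)$ with $\dim({}_FG)=2$, $\dim(G_F)\le3$, $\dim({}_GH)=\infty$. The field $k$ is central in $C$, hence in $K$; as $\sigma$ is the identity and $\delta$ is $0$ on $k$, it is central in $G$. So $F$ and $G$ are $k$-algebras. Proposition 4.1 finishes the proof of Theorem 1. $\blacksquare$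

## 11. The layer $N/N^2$ as a second dual of $J/J^2$

Let $R$ be artinian with a duality induced by ${}_RE_S$. Put $J=J(R)$, $\Lambda=R/J$, $N=J(S)$, $B=\mathrm{soc}({}_RE)=\mathrm{ann}_E(J)=\{x\in E:Jx=0\}$, and let $U=J/J^2$, a $\Lambda$-$\Lambda$-bimodule.

**Theorem 2.** $\Lambda':=S/N=\mathrm{End}_\Lambda(B)$. With $V=\mathrm{Hom}_\Lambda(U,B)$ (a $\Lambda$-$\Lambda'$-bimodule), $N/N^2\cong\mathrm{Hom}_\Lambda(V,B)$ as $\Lambda'$-$\Lambda'$-bimodules, with left action $(\lambda'g)(x)=g(x\lambda')$. Hence $S$ is left artinian iff $\mathrm{Hom}_\Lambda(\mathrm{Hom}_\Lambda(J/J^2,B),B)$ is finitely generated as a left $\mathrm{End}_\Lambda(B)$-module.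

Here $V$ has the actions $(\lambda f)(u)=f(u\lambda)$ and $(f\lambda')(u)=f(u)\lambda'$, and $\mathrm{Hom}_\Lambda(V,B)$ has the right action $(g\lambda')(x)=g(x)\lambda'$.

*Example.* For $R$ as in Theorem 1, $\Lambda=G\times F$, $U=G$, $B=\{(a;0,c)\}$. A map $f\in V$ has the form $u\mapsto ub$ with values in the $G$-part of $B$, so $V\cong G$, and $\lambda\in F$ acts by $b\mapsto\lambda b$. Then $\mathrm{Hom}_\Lambda(V,B)=\mathrm{Hom}_F({}_FG,F)=H$, as it must be.

*Proof.* **Step 1: $S/N=\mathrm{End}_\Lambda(B)$.** Every nonzero left module over the left artinian ring $R$ has nonzero socle, so $B$ is essential in $E$. Endomorphisms of $E$ preserve $B$, and restriction $S\to\mathrm{End}_\Lambda(B)$ is onto, as $E$ is injective. Let $\mathfrak n=\{s:Bs=0\}$ be its kernel. If $s\in\mathfrak n$, then $1-s$ is the identity on the essential submodule $B$, so it is injective. Its image is injective, so a direct summand of $E$, and contains $B$, so it is $E$. Thus $1-s$ is a unit for every $s\in\mathfrak n$, and $\mathfrak n\subset N$. As $B$ is semisimple, $\mathrm{End}_\Lambda(B)$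 has zero radical, so $N\subset\mathfrak n$. Hence $N=\mathfrak n=\mathrm{ann}_S(B)$, and by (3.1) $\mathrm{ann}_E(N)=B$.

**Step 2: the annihilator of $N^2$.** Let $E_2=\{x\in E:J^2x=0\}$. If $s\in N$, then $J(E_2s)=(JE_2)s\subset Bs=0$, so $E_2s\subset B$. Hence $E_2N^2\subset BN=0$. Conversely let $xN^2=0$. Then $xN\subset\mathrm{ann}_E(N)=B$, so $(Jx)N=J(xN)\subset JB=0$, so $Jx\subset B$ and $J^2x=0$. So $\mathrm{ann}_E(N^2)=E_2$, and by (3.1) $\mathrm{ann}_S(E_2)=N^2$.

**Step 3: $N/N^2\cong\mathrm{Hom}_\Lambda(E_2/B,B)$.** As $JE_2\subset B$, $E_2/B$ is a $\Lambda$-module. By Step 2, $s\in N$ gives the map $x+B\mapsto xs$ from $E_2/B$ to $B$. The kernel of $N\to\mathrm{Hom}_\Lambda(E_2/B,B)$ is $N\cap\mathrm{ann}_S(E_2)=N^2$. It is onto: a map $E_2\to E_2/B\to B\subset E$ extends to some $s\in S$, and $Bs=0$, so $s\in N$.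

**Step 4: $E_2/B\cong V$.** For $x\in E_2$ the map $f_x:j\mapsto jx$ sends $J$ to $B$ and kills $J^2$, so $f_x\in V$. We have $f_x=0$ iff $Jx=0$ iff $x\in B$. Every $f\in V$ arises: by injectivity of $E$, the map $J\to J/J^2\to B\subset E$ extends to $R\to E$, so it is $j\mapsto jx$ for some $x\in E$, and then $J^2x=0$. These maps respect the actions: $f_{rx}(j)=f_x(jr)$, $f_{xs}(j)=f_x(j)s$, and in Step 3 the product $s's$ corresponds to $x\mapsto(xs')s$ and $ss'$ to $x\mapsto(xs)s'$. So $N/N^2\cong\mathrm{Hom}_\Lambda(V,B)$ as bimodules with the stated actions.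

**Step 5: the criterion.** If $S$ is left artinian, it is left noetherian, so $N$ and $N/N^2$ are finitely generated on the left. Conversely, let $M=N/N^2$ be finitely generated on the left. By Proposition 3.1, $S$ is right artinian, so $N$ is nilpotent and $\Lambda'$ is semisimple. $N^i/N^{i+1}$ is an image of the $i$-fold tensor power of $M$ over $\Lambda'$. These powers are finitely generated on the left: if $X$ is a $\Lambda'$-$\Lambda'$-bimodule finitely generated on the left and $\Lambda'^n\to M$ is a surjection of left modules, then $X^n\cong X\otimes_{\Lambda'}\Lambda'^n\to X\otimes_{\Lambda'}M$ is a surjection of left modules. So the finitely many layers $N^i/N^{i+1}$ are finitely generated over the semisimple ring $\Lambda'$, and ${}_SS$ has finite length. $\square$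

## 12. Rings that are finite over the center modulo the radical

**Theorem 3.** If in addition $R/J(R)$ is a finitely generated module over its center (for instance if $R$ is commutative, an Artin algebra, or satisfies a polynomial identity), then $S$ is left artinian.

In the listed cases the hypothesis holds: if $R$ is commutative, $R/J(R)$ is its own center; for an Artin algebra, $R/J(R)$ is finitely generated over a subring of its center; for a ring with a polynomial identity, use Kaplansky's theorem on the simple factors of $R/J(R)$.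

*Proof.* **Step 1: finite-dimensional pieces.** Let $Z=\prod Z_i$ be the center of the semisimple ring $\Lambda$, with fields $Z_i$ and idempotents $e_i$. By Proposition 3.1, $B$ has finite length over $\Lambda$, and $\Lambda$ is finitely generated over $Z$, so $e_iB$ is finite-dimensional over $Z_i$. Left multiplication by $z\in Z$ on $B$ is $\Lambda$-linear, so it is an element of $\Lambda'$; this gives a ring homomorphism $Z\to\Lambda'$, and we write $zx=xz$ for $x\in B$. As $R$ is left and right artinian, hence noetherian on both sides, $U$ is finitely generated on both sides. So $U_{ij}=e_iUe_j$ is finite-dimensional over $Z_i$ on the left and over $Z_j$ on the right.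

**Step 2: a commutative ring that compares $Z_i$ and $Z_j$.** Let $T_{ij}$ be the image of $Z_i\otimes_{\mathbb Z}Z_j$ in the ring of additive endomorphisms of $U_{ij}$, where $z\otimes z'$ acts by $u\mapsto zuz'$. It is commutative. It lies in $\mathrm{End}_{Z_i}(U_{ij})$, a matrix ring over $Z_i$, and is a $Z_i$-subspace of it, so it is finite-dimensional over $Z_i$; likewise over $Z_j$. Hence for a $T_{ij}$-module:
$$\text{finite-dimensional over }Z_i\iff\text{finitely generated over }T_{ij}\iff\text{finite-dimensional over }Z_j. \tag{12.1}$$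

**Step 3: the first dual.** On $V=\mathrm{Hom}_\Lambda(U,B)$ we have $(zf)(u)=f(uz)$ and $(fz)(u)=f(u)z=zf(u)=f(zu)$ for $z\in Z$. So $(e_jfe_i)(u)=f(e_iue_j)$, and $e_jVe_i$ is the set of $f\in V$ supported on $U_{ij}$; that is, $e_jVe_i=\mathrm{Hom}_\Lambda(U_{ij},e_iB)$, where $U_{ij}$ is a left $\Lambda$-submodule of $U$ because $e_i$ is central. Each $\tau\in T_{ij}$ is left $\Lambda$-linear on $U_{ij}$, because $z$ is central in $\Lambda$. So $(\tau f)(u)=f(\tau u)$ makes $e_jVe_i$ a $T_{ij}$-module. It is contained in $\mathrm{Hom}_{Z_i}(U_{ij},e_iB)$, hence finite-dimensional over $Z_i$, and by (12.1) over $Z_j$, which acts by $(z'f)(u)=f(uz')$, the left action on $V$.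

**Step 4: the second dual.** Each $e_jVe_i$ is a left $\Lambda$-submodule of $V$, as $e_j$ is central in $\Lambda$ and the right action of $e_i$ commutes with $\Lambda$. So $\mathrm{Hom}_\Lambda(V,B)$ is the finite direct sum of the groups $\mathrm{Hom}_\Lambda(e_jVe_i,e_jB)$. The action of $T_{ij}$ on $e_jVe_i$ is $\Lambda$-linear: for $\tau=z\otimes z'$,
$$(\tau(\lambda f))(u)=f(zuz'\lambda)=f(zu\lambda z')=(\lambda(\tau f))(u).$$
So $(\tau g)(f)=g(\tau f)$ makes $\mathrm{Hom}_\Lambda(e_jVe_i,e_jB)$ a $T_{ij}$-module. It is contained in $\mathrm{Hom}_{Z_j}(e_jVe_i,e_jB)$, hence finite-dimensional over $Z_j$ by Step 3, and by (12.1) over $Z_i$. Here $z\in Z_i$ acts by $g\mapsto(f\mapsto g(fz))$, because $f(zu)=(fz)(u)$. By Theorem 2 this is the left action of the image of $z$ in $\Lambda'$. So $\mathrm{Hom}_\Lambda(V,B)$ is finitely generated on the left over $Z$ through $Z\to\Lambda'$, hence over $\Lambda'$, and $S$ is left artinian by Theorem 2. $\square$
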